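# A non-odd function whose best approximations all vanish at the origin

## 1. Even parts that are polynomials

Let $f\in C[-1,1]$ be real-valued, let $\|\cdot\|$ be the maximum norm, and let $P_n$ be the real polynomial of degree at most $n$ that is closest to $f$ in this norm. If $f$ is odd, then $-P_n(-x)$ is as close to $f$ as $P_n(x)$ is. The closest polynomial is unique, so $P_n$ is odd, and in particular $P_n(0)=0$ for every $n$. These notes are about the converse:

**Conjecture.** If $P_n(0)=0$ for $n=0,1,2,\dots$, then $f$ is odd.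

Saff and Varga proved it when $f$ is an entire function of exponential type $\sigma$ with $0\le\sigma<\pi/2$, even under the weaker assumption $P_{2n+1}(0)=0$, $n=0,1,2,\dots$.

Two textbook facts are used.

**Chebyshev's theorem.** If $\deg p\le n$ and $f-p$ takes the values $\pm\|f-p\|$ with alternating signs at $n+2$ points, then $p=P_n$. Conversely, such points exist for $p=P_n$.

For example, $x^2-\frac12$ takes the values $\frac12,-\frac12,\frac12$ at $-1,0,1$. So $P_0=P_1=\frac12$ for $f=x^2$.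

**Divided differences.** For distinct points $t_0,\dots,t_N$ put $H[t_0,\dots,t_N]=\sum_i H(t_i)\big/\prod_{l\ne i}(t_i-t_l)$. If $H\in C^N$, this number equals $H^{(N)}(\zeta)/N!$ for some $\zeta$ between the smallest and the largest $t_i$. In particular it is $0$ when $H$ is a polynomial of degree less than $N$.

For example, $H[0,\frac12,1]=2H(0)-4H(\frac12)+2H(1)$, which is $1$ for $H=t^2$.

Let us try a case by hand: $f=x^3+\varepsilon x^2(1-x^2)$ with $0<\varepsilon\le1$. Since $P_0=\frac12(\max f+\min f)$, the condition $P_0(0)=0$ says $\max f=-\min f$. Here $f\ge-|x|^3\ge-1=f(-1)$. For $x\ge 0$ the inequality $f\le1$ follows from $\varepsilon x^2(1+x)\le1+x+x^2$ after multiplication by $1-x$; for $x<0$ we have $f\le \varepsilon x^2(1-x^2)\le 1$. So $P_0=0$, and the even term is not noticed. But $T_4=8x^4-8x^2+1$ gives $x^2-x^4=\frac18-\frac18T_4$. The error of $x^3+\frac\varepsilon8$ is therefore $-\frac\varepsilon8T_4$, which alternates at $5=3+2$ points.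 Hence $P_3=x^3+\frac\varepsilon8$ and $P_3(0)\neq0$.

This is a general phenomenon. The even part of a continuous $f$ can be written $\frac12(f(x)+f(-x))=G(x^2)$ with $G\in C[0,1]$.

**Lemma 1.** Let $m\ge0$, $G\in C^{m+1}[0,1]$, $f(0)=0$ and $P_{2m+1}(0)=0$. Then $G^{(m+1)}$ has a zero in $[0,1]$.

*Proof.* The aim is to turn the alternation of the error into two divided differences of $G$ with opposite signs. Let $n=2m+1$, $e=f-P_n$, $E=\|e\|$. The even part of $P_n$ is $\pi_m(x^2)$ with $\deg\pi_m\le m$ and $\pi_m(0)=P_n(0)=0$. If $E=0$, then $G=\pi_m$ and $G^{(m+1)}\equiv0$.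

Let $E>0$. There are points $x_0<\dots<x_{n+1}$ and $\sigma=\pm1$ with $e(x_i)=\sigma(-1)^iE$. Since $e(0)=0$, no $x_i$ is $0$. Put $H=G-\pi_m$, so $H(x^2)=\frac12(e(x)+e(-x))$. Because $|e(-x_i)|\le E$,
$$\sigma(-1)^iH(x_i^2)=\tfrac12\big(E+\sigma(-1)^ie(-x_i)\big)\ge0 .$$
Of the $2m+3$ points $x_i$, at least $m+2$ lie on one side of $0$. They have consecutive indices, and $x\mapsto x^2$ is monotone on each side. So there are $0<t_1<\dots<t_{m+2}\le1$ and $s=\pm1$ with $s(-1)^iH(t_i)\ge0$.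

In $H[t_1,\dots,t_{m+2}]$ the $i$-th denominator has $m+2-i$ negative factors, so every term has weakly the sign $s(-1)^i(-1)^{m+2-i}=s(-1)^m$. In $H[0,t_1,\dots,t_{m+1}]$ the term of $0$ vanishes because $H(0)=G(0)-\pi_m(0)=0$. The other denominators $t_i\prod_{l\ne i,\,l\le m+1}(t_i-t_l)$ have sign $(-1)^{m+1-i}$, so this difference has weakly the opposite sign $s(-1)^{m+1}$. Both have order $m+1$, hence do not see $\pi_m$, and each equals $G^{(m+1)}(\zeta)/(m+1)!$ for some $\zeta\in[0,1]$. By the intermediate value theorem $G^{(m+1)}$ has a zero. $\square$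

**Proposition 2.** If $G$ is a polynomial and $P_{2m+1}(0)=0$ for all $m\ge0$, then $f$ is odd.

*Proof.* Since $P_{2m+1}\to f$ uniformly, $G(0)=f(0)=0$. If $\deg G=N\ge1$, then $G^{(N)}$ is a nonzero constant, which contradicts Lemma 1 with $m=N-1$. So $G$ is constant, equal to $G(0)=0$. $\square$

What changes in general? If $G$ is smooth, Lemma 1 says that all of $G',G'',\dots$ have zeros, and one may hope that a growth condition finishes the proof. Section 2 does this. If $G$ is only continuous, there is no derivative to speak of, and the rest of the notes shows that the conjecture is then false.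

## 2. Smooth even parts: a factor $2/\pi$ per derivative

If $G^{(j)}$ has a zero, then $\|G^{(j)}\|\le\|G^{(j+1)}\|$ on $[0,1]$. So $\|G\|\le\|G^{(m)}\|$ for all $m$, and $\liminf_m\|G^{(m)}\|=0$ would suffice. This is wasteful; a better way of measuring oscillation gains a factor $2/\pi$ in each step.

**Theorem 3.** Let $f\in C[-1,1]$ have even part $\frac12(f(x)+f(-x))=G(x^2)$ with $G\in C^\infty[0,1]$ and $\liminf_{m\to\infty}(2/\pi)^m\|G^{(m)}\|_{[0,1]}=0$. If $P_{2m+1}(0)=0$ for $m=0,1,2,\dots$, then $f$ is odd. In particular this holds if $f$ is (the restriction of) an entire function with $|f(z)|\le Ce^{c|z|^2}$, $c<\pi/2$, hence for every entire $f$ of finite exponential type.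

For instance, $x+\cos x-1$ is of finite exponential type and not odd, so some $P_{2m+1}(0)$ is nonzero for it.

For $g\in C^1[0,1]$ put
$$N(g)=\sup_{0\le s<t\le1}\frac{|g(t)-g(s)|}{\sin(\pi(t-s)/2)} .$$
By concavity $\sin(\pi L/2)\ge L$ on $[0,1]$, so $N(g)\le\|g'\|$. For $g(t)=t$ we get $N(g)=1$, attained at $s=0$, $t=1$.

**Lemma 4.** If $\rho=g'\in C^1[0,1]$ has a zero $\xi\in[0,1]$, then $N(g)\le\frac2\pi N(\rho)$.

*Proof.* Since $\rho(\xi)=0$, $|\rho(u)|\le N(\rho)\sin\frac{\pi|u-\xi|}2$. So for $s<t$, $L=t-s$, it suffices to show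
$$J:=\int_s^t\sin\tfrac{\pi|u-\xi|}2\,du\le\tfrac2\pi\sin\tfrac{\pi L}2 .$$
*If $\xi\le s$:* put $a'=s-\xi$, $b'=t-\xi\le1$. Then $J=\frac2\pi(\cos\frac{\pi a'}2-\cos\frac{\pi b'}2)=\frac4\pi\sin\frac{\pi(a'+b')}4\sin\frac{\pi L}4$. Since $a'+b'=2b'-L\le2-L$, the first sine is at most $\cos\frac{\pi L}4$, and $J\le\frac4\pi\cos\frac{\pi L}4\sin\frac{\pi L}4=\frac2\pi\sin\frac{\pi L}2$. The case $\xi\ge t$ is symmetric.

*If $s<\xi<t$:* put $p=\xi-s$, $p'=t-\xi$, so $p+p'=L$. The function $\chi(u)=1-\cos\frac{\pi u}2$ is convex on $[0,1]$ with $\chi(0)=0$, so $\chi(p)\le\frac pL\chi(L)$ and $\chi(p')\le\frac{p'}L\chi(L)$. Hence $J=\frac2\pi(\chi(p)+\chi(p'))\le\frac2\pi\chi(L)\le\frac2\pi\sin\frac{\pi L}2$, because $1-\cos v\le\sin v$ on $[0,\frac\pi2]$. $\square$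

*Proof of Theorem 3.* As before $G(0)=f(0)=\lim P_{2m+1}(0)=0$. By Lemma 1 all of $G',G'',\dots$ have zeros in $[0,1]$. Lemma 4, applied $m$ times, gives
$$N(G)\le(\tfrac2\pi)^mN(G^{(m)})\le(\tfrac2\pi)^m\|G^{(m+1)}\|=\tfrac\pi2\,(\tfrac2\pi)^{m+1}\|G^{(m+1)}\|$$
for all $m$. By hypothesis the right side has lower limit $0$, so $N(G)=0$. Thus $G\equiv G(0)=0$ and $f$ is odd.

For the special case, let $|f(z)|\le Ce^{c|z|^2}$ with $c<\pi/2$; we may take $c>0$. The even part is $G(z^2)$ with $G$ entire and $|G(t)|\le Ce^{c|t|}$. Cauchy's estimate on circles of radius $m/c$ about points of $[0,1]$, where $|t|\le1+m/c$, and Stirling's formula give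
$$\|G^{(m)}\|_{[0,1]}\le Ce^c\,m!\,(c/m)^me^m=O(c^m\sqrt m),$$
and $(2c/\pi)^m\sqrt m\to0$. If $|f(z)|\le C'e^{A|z|}$, then $|f(z)|\le Ce^{c|z|^2}$ for any fixed $c>0$ and suitable $C$. $\square$

## 3. Lacunary series, and where the simplest one fails

For continuous $G$ the proof of Lemma 1 still produces, for every $m$, two divided differences of $G$ of order $m+1$ with weakly opposite signs. For a rough $G$ this is no contradiction. So we look for a rough counterexample:

**Theorem 5.** There is a real $f\in C[-1,1]$, not odd, with $P_n(0)=0$ for every $n=0,1,2,\dots$.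

We need functions for which we know every $P_n$. Let $T_n(\cos\theta)=\cos n\theta$ be the Chebyshev polynomials, so $T_m\circ T_n=T_{mn}$. For odd $\nu\ge3$ and $0<\delta<1$ consider $h=\sum_{i\ge0}\delta^iT_{\nu^i}$. For $n\le\nu^i-1$ (and $n\ge\nu^{i-1}$ if $i\ge1$) we have $P_n=\sum_{l<i}\delta^lT_{\nu^l}$. Indeed, the error $\sum_{l\ge i}\delta^lT_{\nu^l}$ is at most $\delta^i/(1-\delta)$ in absolute value, and equals $(-1)^j\delta^i/(1-\delta)$ at the $\nu^i+1$ points $\cos(j\pi/\nu^i)$, since $\nu^{l-i}$ is odd.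

Now add an even part with the same self-similar structure. To make room for an even polynomial, start from $T_d$ with $d$ odd and $d\mid\nu$:
$$h=\sum_i\delta^iT_d\circ T_{\nu^i},\qquad \gamma=r+\lambda\cdot(\gamma\circ T_\nu),\qquad f=h+\varepsilon\gamma ,$$
where $r,\lambda$ are even polynomials, $\deg r<d$, $r(0)=r(1)=0$ and $|\lambda|\le\delta$. The plan is that $P_n=0$ for $n<d$, and that at $n=d$ the polynomial $T_d+\varepsilon r$ enters. Write $M=\|h\|=1/(1-\delta)$. The points $y_j=\cos(j\pi/d)$, $0\le j\le d$, are alternation points of $h$. If they are to be alternation points of $f$ with $\|f\|=M$, then $\gamma(y_j)=0$. But $T_\nu(y_j)=\pm1$, and $\gamma(\pm1)=0$ because $\gamma(1)=\lambda(1)\gamma(1)$. So $r(y_j)=0$ for all $d+1$ values of $j$. Since $d$ is odd, $0$ is not one of the $y_j$, so $r$ has at least $d+2$ zeros and degree less than $d$. Hence $r=0$, and with it $\gamma=0$. The plan stops here.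

The fatal feature is that *every* alternation point is sent by $T_\nu$ to $\pm1$, where $\gamma$ vanishes. So let some alternation point $b$ go instead to a point $w$ with $\gamma(w)\ne0$, and only then to $1$:
$$b\longmapsto w\longmapsto 1,\qquad \gamma(b)=r(b)+\lambda(b)\gamma(w)=r(b)+\lambda(b)r(w).$$
This is $0$ if we choose $\lambda(b)=-r(b)/r(w)$, and $r(b)$ need not be $0$.

There is a price. Let $h=Q+\delta\,h\circ T_\nu$ with an odd polynomial $Q$, $M=h(1)=Q(1)/(1-\delta)$, $D=M-h$ and $K=Q(1)-Q$. Then $D=K+\delta D\circ T_\nu$. We need $D\ge\varepsilon|\gamma|$ everywhere, so $D(w)>0$, while $D(b)=0$. Therefore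
$$D(w)=K(w)>0,\qquad K(b)=-\delta K(w)<0 .$$
So $Q$ must exceed its end value $Q(1)$ near $b$, and one step later the deficit must be paid back exactly at $b$ and at least in full at all points near $b$. The rest of the notes makes this balance precise.

## 4. Reduction to one inequality

Let $\delta=\frac35$, let $k$ be a (large) odd integer, $\nu=27k$, $T=T_\nu$. Let
$$q=\alpha T_5+\beta T_3+\kappa T_1,\quad\alpha+\beta+\kappa=1,\qquad Q=q+c_1T_9+c_2T_{27}\quad(c_1,c_2>0),$$
$$r(x)=x^2(1-x^2),\qquad\lambda(x)=l_0+l_1x^2,\quad|\lambda|\le\delta\text{ on }[-1,1].$$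
Put $S=Q(1)=1+c_1+c_2$, $M=S/(1-\delta)$, $\Lambda_i=\prod_{l<i}\lambda\circ T_{\nu^l}$, and
$$h=\sum_{i\ge0}\delta^i\,Q\circ T_{\nu^i},\qquad\gamma=\sum_{i\ge0}\Lambda_i\cdot(r\circ T_{\nu^i}).$$
Since $|\Lambda_i|\le\delta^i$, both series converge uniformly. As $\nu$ is odd, $h$ is odd and $\gamma$ is even. We have $h=Q+\delta\,h\circ T$. From $\Lambda_{i+1}=\lambda\cdot(\Lambda_i\circ T)$ we get $\gamma=r+\lambda\cdot(\gamma\circ T)$. Finally $h(\pm1)=\pm M$, and $\gamma(\pm1)=0$ because $\gamma(1)=\lambda(1)\gamma(1)$ and $|\lambda(1)|<1$.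

**Proposition 6.** Suppose that for some $\varepsilon>0$:

(i) $|h|+\varepsilon|\gamma|\le M$ on $[-1,1]$;

(ii) there are $6$ points $-1=z_1<\dots<z_6=1$ at which $h=\pm M$ with alternating signs.

Then all $P_n$ of $f=h+\varepsilon\gamma$ satisfy $P_n(0)=0$.

*Proof.* **Step 1: the candidates.** This step lists a polynomial for every $n$ and checks degree and value at $0$. Let
$$\Sigma_i=\sum_{l<i}\big[\delta^lQ\circ T_{\nu^l}+\varepsilon\Lambda_l\cdot(r\circ T_{\nu^l})\big].$$
The claim is: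

* for $n\le5\nu^i-1$ (and $n\ge27\nu^{i-1}$ if $i\ge1$): $P_n=\Sigma_i$;
* for $5\nu^i\le n\le9\nu^i-1$: $P_n=\Sigma_i+\delta^iq\circ T_{\nu^i}+\varepsilon\Lambda_i\cdot(r\circ T_{\nu^i})$;
* for $9\nu^i\le n\le27\nu^i-1$: $P_n$ is the previous polynomial plus $\delta^ic_1T_9\circ T_{\nu^i}$.

With $i=0,1,2,\dots$ these ranges cover all $n\ge0$. The degree of $\Lambda_l\cdot(r\circ T_{\nu^l})$ is at most $2(1+\nu+\dots+\nu^{l-1})+4\nu^l=2\frac{\nu^l-1}{\nu-1}+4\nu^l\le5\nu^l$. So $\Sigma_0=0$, $\deg\Sigma_i\le27\nu^{i-1}<5\nu^i$ for $i\ge1$, and all degrees are at most the corresponding $n$. Since $T_{\nu^l}(0)=0$, $r(0)=0$, and $Q,q,T_9$ are odd, every summand vanishes at $0$. So the claim implies the proposition.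

**Step 2: the errors.** This step writes each error with $h$ and $\gamma$ and bounds it. Since $\Lambda_{i+m}=\Lambda_i\cdot(\Lambda_m\circ T_{\nu^i})$, the first two errors are
$$\delta^ih\circ T_{\nu^i}+\varepsilon\Lambda_i\cdot(\gamma\circ T_{\nu^i}),$$
$$\delta^i(c_1T_9+c_2T_{27}+\delta\,h\circ T)\circ T_{\nu^i}+\varepsilon\Lambda_i\cdot\big((\lambda\cdot(\gamma\circ T))\circ T_{\nu^i}\big),$$
and the third is the second with the $c_1$-term deleted. Since $|\Lambda_i|\le\delta^i$ and $|\lambda|\le\delta$, (i) bounds them by $\delta^iM$, $\delta^i(c_1+c_2+\delta M)$ and $\delta^i(c_2+\delta M)$.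

**Step 3: the alternation points.** This step shows that the bounds are attained often enough.

*First error.* Where $T_{\nu^i}(x)\in\{z_1,\dots,z_6\}$ we have $|h\circ T_{\nu^i}|=M$, so $\gamma\circ T_{\nu^i}=0$ by (i), and the error is $\pm\delta^iM$. Each of the $\nu^i$ monotone branches of $T_{\nu^i}$ maps onto $[-1,1]$ and carries $6$ alternating points, including both ends. Adjacent branches share an end, and the next points on both sides of a shared end have the sign opposite to it. So there are $6\nu^i-(\nu^i-1)=5\nu^i+1=(5\nu^i-1)+2$ alternating points.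

*Second error.* At $y=\cos(j\pi/9)$ we have $T_9=T_{27}=T_\nu=(-1)^j$, because $3$ and $3k$ are odd. So $h(T(y))=(-1)^jM$, $\gamma(T(y))=0$, and the function before composition and scaling has the value $(-1)^j(c_1+c_2+\delta M)$. The points with $T_{\nu^i}(x)$ of this form are $x=\cos(j\pi/(9\nu^i))$, and they give $9\nu^i+1$ alternating points.

*Third error.* At $y=\cos(j\pi/27)$ we have $T_{27}=T_\nu=(-1)^j$ because $k$ is odd. In the same way there are $27\nu^i+1$ alternating points.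

Chebyshev's theorem gives the claim. $\square$

## 5. Wells of $K$ and the choice of parameters

From now on functions on $[-1,1]$ are regarded as even $2\pi$-periodic functions of $\theta$, $x=\cos\theta$. So $T$ acts as $\theta\mapsto\nu\theta$, and $r(\theta)=\frac14\sin^22\theta\in[0,\frac14]$. Put
$$K=S-Q=K_0+c_2(1-\cos27\theta),$$
$$K_0=\alpha(1-\cos5\theta)+\beta(1-\cos3\theta)+\kappa(1-\cos\theta)+c_1(1-\cos9\theta),$$
and $D=M-h$. Since $M=S+\delta M$,
$$D(\theta)=K(\theta)+\delta D(\nu\theta),\qquad\gamma(\theta)=r(\theta)+\lambda(\theta)\gamma(\nu\theta).\tag{1}$$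

We take $c_2=k/\tau$ with a constant $\tau$. Then $c_2(1-\cos27\theta)$ is large except near the points $g_j=2\pi j/27$. At the scale $\theta=g_j+y/\nu$ it is $\frac k\tau(1-\cos\frac yk)\approx\frac{y^2}{2\tau k}$, while $K_0$ changes by about $\frac y{27k}K_0'(g_j)$. Both are of order $1/k$. So where $K_0(g_j)$ is itself $O(1/k)$, $K$ is $1/k$ times a parabola in $y$, a "well", with vertex $y=-\frac\tau{27}K_0'(g_j)$. Moreover $\nu\theta\equiv y$ modulo $2\pi$: a piece of a well of length $1$ in $y$ is spread by $T$ over an arc of length $1$. We want wells at $80^\circ$ and $160^\circ$ (for the alternation points $b$ and $a$) and at $146.\overline6^\circ$ (for $w$), with $b$ and $a$ not far from their vertices and $\nu b\equiv-w$, $\nu a\equiv w$.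

Let $b_0=g_6=80^\circ$, $a_0=g_{12}=160^\circ$, $w_0=g_{11}=146.\overline6^\circ$. Fix
$$\tau=234.8,\qquad d=0.15,\qquad c_2=k/\tau,\qquad\omega=\frac d{2\tau k},$$
$$w=w_0+\tfrac{\eta_w}\nu,\ \eta_w=14\pi,\qquad b=b_0+\tfrac{\eta_b}\nu,\ \eta_b=-(10\pi+w),\qquad a=a_0+\tfrac{\eta_a}\nu,\ \eta_a=w-24\pi.$$
Since $\nu b_0,\nu a_0,\nu w_0\in2\pi\mathbb Z$, modulo $2\pi$ we have
$$\nu w\equiv0,\quad\nu b\equiv-w,\quad\nu a\equiv w,\quad\nu^2b\equiv\nu^2a\equiv0.\tag{2}$$
Following Section 3, choose $(\beta,\kappa,c_1)$, with $\alpha=1-\beta-\kappa$, by the linear system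
$$K(b)=-\delta\omega,\qquad K(a)=-\delta\omega,\qquad K(w)=\omega.\tag{3}$$

**Solvability of (3).** This step shows that (3) has a solution for large $k$ and finds its limit. As $k\to\infty$, $b-b_0$, $a-a_0$, $w-w_0$ and $\omega$ are $O(1/k)$, and $c_2(1-\cos27b)=\frac k\tau(1-\cos\frac{\eta_b}k)=O(1/k)$; the same holds for $a$ and $w$. So (3) is an $O(1/k)$ perturbation of $K_0(b_0)=K_0(a_0)=K_0(w_0)=0$. Since
$$K_0=(1-\cos5\theta)+\beta(\cos5\theta-\cos3\theta)+\kappa(\cos5\theta-\cos\theta)+c_1(1-\cos9\theta),$$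
the coefficient rows of the unperturbed system are
$$(1.26604,\,0.59240,\,0),\qquad(0.67365,\,1.11334,\,0),\qquad(*,*,\tfrac32),$$
with determinant $\approx1.5\cdot1.0105\ne0$. Hence for large $k$ the solution exists and equals the limit solution (marked $^\circ$) up to $O(1/k)$. The limit solution is
$$\alpha^\circ=2-2\cos80^\circ=1.652704,\quad\kappa^\circ=1-2\cos20^\circ=-0.879385,\quad\beta^\circ=0.226682,\quad c_1^\circ=0.921489 .$$
To check this, note that $\beta^\circ=1-\alpha^\circ-\kappa^\circ=2\cos80^\circ+2\cos20^\circ-2$. With $q^\circ=\alpha^\circ\cos5\theta+\beta^\circ\cos3\theta+\kappa^\circ\cos\theta$, product formulas give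
$$q^\circ(80^\circ)=(\cos40^\circ+\tfrac12)+(1-\cos80^\circ-\cos20^\circ)+(2\cos80^\circ-\tfrac12),$$
$$q^\circ(160^\circ)=(2\cos80^\circ-1+\cos20^\circ)+(1-\cos80^\circ-\cos20^\circ)+(1+\cos40^\circ-\cos20^\circ),$$
where the three brackets are the $\alpha$-, $\beta$- and $\kappa$-terms. Both sums equal $1+\cos40^\circ+\cos80^\circ-\cos20^\circ=1$, since $\cos40^\circ+\cos80^\circ=2\cos60^\circ\cos20^\circ$. As $9\cdot80^\circ$ and $9\cdot160^\circ$ are multiples of $360^\circ$, $K_0^\circ=0$ at $b_0$ and $a_0$. Finally $q^\circ(w_0)=\alpha^\circ(0.973045)+\beta^\circ(0.173648)+\kappa^\circ(-0.835488)=2.382233$ and $\cos9w_0=-\frac12$, so $\frac32c_1^\circ=1.382233$.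

**Values at the $g_j$.** This step shows that there are no other low wells. We have $K_0^\circ(g_j)=1-q^\circ(g_j)+c_1^\circ(1-\cos9g_j)$, where the last term is $0$ if $3\mid j$ and $1.3822$ otherwise. The cosines follow from $5g_j=g_{5j}$, $3g_j=g_{3j}$ with indices modulo $27$ and up to sign.

|$j$|$\cos5g_j$|$\cos3g_j$|$\cos g_j$|$q^\circ(g_j)$|$K_0^\circ(g_j)$|
|-|-|-|-|-|-|
|1|0.3961|0.7660|0.9730|−0.03|2.41|
|2|−0.6862|0.1736|0.8936|−1.88|4.26|
|3|−0.9397|−0.5|0.7660|−2.34|3.34|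
|4|−0.0581|−0.9397|0.5972|−0.83|3.22|
|5|0.8936|−0.9397|0.3961|0.92|1.47|
|7|−0.2868|0.1736|−0.0581|−0.38|2.77|
|8|−0.9932|0.7660|−0.2868|−1.22|3.60|
|9|−0.5|1|−0.5|−0.16|1.16|
|10|0.5972|0.7660|−0.6862|1.76|0.62|
|13|−0.8355|−0.9397|−0.9932|−0.72|3.10|

For $j=0,6,11,12$ we have $K_0^\circ(g_j)=0$.

**Vertices.** This step locates the vertices of the three wells relative to $b,a,w$. From $K_0^{\circ\prime}=5\alpha^\circ\sin5\theta+3\beta^\circ\sin3\theta+\kappa^\circ\sin\theta+9c_1^\circ\sin9\theta$,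
$$\begin{aligned}K_0^{\circ\prime}(b_0)&=5.311687-0.588936-0.866025=3.856726,\\K_0^{\circ\prime}(a_0)&=8.137977+0.588936-0.300768=8.426145,\\K_0^{\circ\prime}(w_0)&=1.905699+0.669713-0.483230-7.182294=-5.090112.\end{aligned}$$
Put $y_\bullet=-\frac\tau{27}K_0^{\circ\prime}(\bullet_0)$ for $\bullet=b,a,w$:
$$y_b=-33.5392,\quad y_a=-73.2763,\quad y_w=44.2651 .$$
With $w_0=2.559816$ rad,
$$\eta_b\to-33.9757,\quad\eta_a\to-72.8384,\quad\eta_w=14\pi=43.9823 .$$
Put $\Delta=y_w-\eta_w$. For large $k$,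
$$(\eta_b-y_b)^2<0.192,\quad(\eta_a-y_a)^2<0.193,\quad0<\Delta<0.2832,\quad\Delta^2<0.081\tag{4}$$
(the limits of the first two are $0.1905$ and $0.1917$, and $\Delta=0.2828$).

**The function $\lambda$ and $\varepsilon$.** This step makes $\gamma$ vanish at $b$ and $a$. Choose $\lambda=l_0+l_1\cos^2\theta$ with $\lambda(b)=-r(b)/r(w)$ and $\lambda(a)=-r(a)/r(w)$. Since $r(w_0):r(b_0):r(a_0)=0.8431:0.1170:0.4132$, these values tend to $-0.1387$ and $-0.4901$. With $\cos^2b_0=0.0302$ and $\cos^2a_0=0.8830$ we get $l_0\to-0.126$, $l_0+l_1\to-0.538$, so $l_1\to-0.412$. As $\lambda$ is affine in $\cos^2\theta\in[0,1]$, $|\lambda|\le0.55<\delta$ for large $k$, and $|l_1|\le1$. Put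
$$\varepsilon=\varepsilon_0/k,\qquad\varepsilon_0=0.01/\tau .$$

**Conventions.** "Large $k$" means all sufficiently large odd $k$. Since $\alpha,\beta,\kappa,c_1,l_0,l_1$ converge, they are bounded, and $K_0,K_0',K_0''$ are bounded uniformly in $k$. The symbols $O(\cdot)$ and the constants $C,C_3,L_0,A_1,\dots$ are uniform in $k$; $L_0\ge1$ is a Lipschitz constant of $K_0$ and a bound for $|K_0'|$. The *cell* $j$ is $\{g_j+x:|x|\le\pi/27\}$, $|j|\le13$; modulo $2\pi$ the $27$ cells cover the circle. For instance, cell $0$ is the arc from $-6.\overline6^\circ$ to $6.\overline6^\circ$.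

For $|v|\le3.5$ we have $1-\cos v\ge v^2/8$, because $(1-\cos v)/v^2=\frac12\big(\frac{\sin(v/2)}{v/2}\big)^2$ is decreasing in $|v|$ there and is $0.158$ at $3.5$. As $729/8>91$,
$$c_2(1-\cos27x)\ge91c_2x^2\qquad(|27x|\le3.5).\tag{5}$$

## 6. Six estimates of $K$

All statements are for large $k$. Each is used in Section 7: (K1), (K2), (K5) show where $K$ is safely nonnegative, (K3), (K4), (K6) describe the wells. In cell $j$ at $\theta=g_j+x$ we have $\cos27\theta=\cos27x$.

**(K1)** *On cells with $|j|\notin\{0,6,11,12\}$: $K\ge0.3$.* By the table and convergence, $K_0(g_j)\ge0.5$. So by (5) $K\ge0.5-L_0|x|+91c_2x^2\ge0.5-L_0^2/(364c_2)$, and $c_2\to\infty$.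

**(K2)** *On cell $0$: $K(x)\ge90c_2x^2$, and $K-\varepsilon|r|\ge80c_2x^2$.* Since $K_0(0)=K_0'(0)=0$, $|K_0(x)|\le Cx^2$. Also $|r(x)|=\frac14\sin^22x\le x^2$. Use (5) and $c_2\to\infty$.

**(K3)** *For each fixed $Y$, uniformly in $|y|\le Y$,*
$$2\tau kK(b_0+\tfrac y\nu)=(y-y_b)^2-(\eta_b-y_b)^2-\delta d+O(\tfrac1k),$$
$$2\tau kK(w_0+\tfrac y\nu)=(y-y_w)^2-\Delta^2+d+O(\tfrac1k),$$
*and the first formula holds with $a$ in place of $b$.* For $g=b_0,a_0,w_0$, Taylor's formula and $K_0'(g)=K_0^{\circ\prime}(g)+O(1/k)$ give $K_0(g+\frac y\nu)=K_0(g)+\frac y{27k}K_0^{\circ\prime}(g)+O(k^{-2})$. Also $c_2(1-\cos\frac yk)=\frac{y^2}{2\tau k}+O(k^{-3})$. Hence $2\tau kK(g+\frac y\nu)=y^2-2y_\bullet y+\text{const}+O(\frac1k)$, where const does not depend on $y$. By (3), $2\tau kK$ has the values $-\delta d,-\delta d,d$ at $y=\eta_b,\eta_a,\eta_w$ respectively, and this determines const up to $O(1/k)$. (If $Y<|\eta_\bullet|$, enlarge $Y$ first.)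

**(K4)** *There is $Y_0$ such that for every $Y\ge Y_0$ and large $k$: in cells $6,11,12$, $K\ge1/k$ whenever $|x|\ge Y/\nu$.* For $g=b_0,a_0,w_0$ we have $|K_0(g)|\le C_3/k$. For example, $K_0(b)=K(b)-c_2(1-\cos27b)=O(1/k)$ by (3), and $|K_0(b)-K_0(b_0)|\le L_0|b-b_0|=O(1/k)$. So $K\ge91c_2x^2-L_0|x|-C_3/k$. If $|x|\ge Y/\nu$, then $91c_2|x|\ge\frac{91Y}{27\tau}$. If this is at least $2L_0$, then $K\ge L_0|x|-C_3/k\ge(L_0Y/27-C_3)/k$, which is at least $1/k$ if also $L_0Y/27\ge C_3+1$. Both conditions hold for $Y\ge Y_0$.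

**(K5)** *In cell $11$: $K\ge\varepsilon/4$.* For $|x|\ge Y_0/\nu$ this is (K4), since $\varepsilon/4<1/k$. For $|x|=|y|/\nu$ with $|y|\le Y_0$, (K3) and (4) give $2\tau kK\ge0.15-0.081-O(1/k)\ge0.06$, while $2\tau k\,\varepsilon/4=0.005$.

**(K6)** *For $|27s|\le3.5$: $K(w+s)-K(w)\ge90c_2s^2-A_1|s|$.* Put $u=14\pi/k$, so $27w\equiv u$ modulo $2\pi$. For large $k$, $\cos u>0$ and
$$\cos u-\cos(u+27s)=(1-\cos27s)\cos u+\sin u\sin27s\ge(1-\cos27s)\cos u-u|27s| .$$
Multiply by $c_2$. Since $729/8>91$ and $\cos u\to1$, the first term is at least $90c_2s^2$. The second is $27c_2u|s|=\frac{27\cdot14\pi}\tau|s|$. Finally $|K_0(w+s)-K_0(w)|\le L_0|s|$. So $A_1=L_0+27\cdot14\pi/\tau$ works.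

Now fix $Y\ge\max(Y_0,100)$ with $2Y/\tau\ge A_1+2$. This choice does not involve $k$.

## 7. The deficit is always paid back

Let $\Phi=D-\varepsilon|\gamma|$, a continuous, even, $2\pi$-periodic function.

**Proposition 7.** For large $k$, $\Phi\ge0$ everywhere.

*Proof.* **Step 1: two inequalities.** They compare $\Phi$ at $\theta$ with $\Phi$ at $\nu\theta$ and at $\nu^2\theta$. Put $R(\theta)=r(\theta)+\lambda(\theta)r(\nu\theta)$. From (1), its iterate
$$D(\theta)=K(\theta)+\delta K(\nu\theta)+\delta^2D(\nu^2\theta),\qquad\gamma(\theta)=R(\theta)+\lambda(\theta)\lambda(\nu\theta)\gamma(\nu^2\theta),$$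
and $|\lambda|\le\delta$, we get
$$\Phi(\theta)\ge K(\theta)-\varepsilon|r(\theta)|+\delta\,\Phi(\nu\theta),\tag{6}$$
$$\Phi(\theta)\ge F(\theta)+\delta^2\Phi(\nu^2\theta),\qquad F(\theta)=K(\theta)+\delta K(\nu\theta)-\varepsilon|R(\theta)|.\tag{7}$$

**Step 2: strategy and the bad set.** Suppose $\min\Phi=-\mu<0$. We show $\Phi(\theta)\ge-\delta\mu$ for all $\theta$; since $-\delta\mu>-\mu$, this is a contradiction. Call $\theta$ bad if $K(\theta)<\varepsilon|r(\theta)|$. If $\theta$ is not bad, (6) gives $\Phi(\theta)\ge-\delta\mu$. Let $\theta$ be bad. Since $|r|\le\frac14$, (K1) and (K5) exclude all cells but $0,\pm6,\pm12$, and (K2) excludes cell $0$. By evenness we may assume that $\theta$ lies in cell $6$ or $12$.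

Both cells are treated together. Write $p=b$, $\sigma=-1$ in cell $6$ and $p=a$, $\sigma=+1$ in cell $12$, and $\theta=p_0+y/\nu$.

**Step 3: bad points are near a vertex.** This step finds where $\nu\theta$ can be. Since $K(\theta)<\varepsilon/4<1/k$, (K4) gives $|y|\le Y$. By (K3), (4), $\delta d=0.09$ and $2\tau k\,\varepsilon/4=0.005$,
$$(y-y_p)^2<0.193+0.09+0.005+O(\tfrac1k)<0.294,\qquad|y-y_p|<0.543,\qquad K(\theta)\ge-C/k .\tag{8}$$
Since $\nu p_0\in2\pi\mathbb Z$, $\nu\theta\equiv y$. Put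
$$\psi=-(y+10\pi)\ \text{ if }p=b,\qquad\psi=y+24\pi\ \text{ if }p=a .$$
In both cases $\nu\theta\equiv\sigma\psi$, so $K(\nu\theta)=K(\psi)$. As $-(y_b+10\pi)=2.1233$ and $y_a+24\pi=2.1220$, (8) gives $\psi\in(1.57,2.67)$. The union of cells $7,\dots,11$ is the arc $[86.\overline6^\circ,153.\overline3^\circ]\supset(1.513,2.676)$, so $\psi$ lies in one of these cells.

**Step 4: $\psi$ in cells $7$–$10$.** Here the payment is far more than needed. By (K1), (8) and $|R|\le1$, $F(\theta)\ge-C/k+0.3\,\delta-\varepsilon>0$. Then (7) gives $\Phi(\theta)\ge-\delta^2\mu$.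

**Step 5: $\psi$ in cell $11$; a lower bound for $F$.** Here $\psi$ may be close to $w$, and we use the exact balance at $p$. Put $z=\nu(\theta-p)=y-\eta_p$. From $\eta_b=-(10\pi+w)$ and $\eta_a=w-24\pi$,
$$\psi=w+\sigma z .$$
Since $|\psi-w_0|\le\pi/27$ and $27|w-w_0|=14\pi/k$, $|27z|\le\pi+14\pi/k\le3.5$. By (3), $K(p)+\delta K(w)=0$. By (2) and the choice of $\lambda$, $R(p)=r(p)+\lambda(p)r(w)=0$. Therefore
$$F(\theta)=[K(\theta)-K(p)]+\delta[K(w+\sigma z)-K(w)]-\varepsilon|R(\theta)-R(p)| .\tag{9}$$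
Both $\theta$ and $p$ are within $Y/\nu$ of $p_0$, because $|\eta_p|<100\le Y$. Between them $|K'|\le L_0+27c_2\cdot27Y/\nu=L_0+27Y/\tau=:C_Y$, so $|K(\theta)-K(p)|\le C_Y|z|/\nu$. Since $|r'|=\frac12|\sin4\theta|\le\frac12$ and $|\lambda'|=|l_1\sin2\theta|\le1$, $|R'|\le\frac12+\frac14+\frac\delta2\nu\le\nu$, so $|R(\theta)-R(p)|\le|z|$. With (K6) and $90\delta=54$, for large $k$ (so that $C_Y/\nu+\varepsilon\le2$),
$$F(\theta)\ge54c_2z^2-A_2|z|,\qquad A_2=A_1+2.\tag{10}$$
Let $\phi=\nu z$. By (2), $\nu^2\theta=\nu^2p+\nu z\equiv\phi$.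

**Step 6: $|\phi|>Y$.** Here the quadratic term in (10) wins: $54c_2|z|\ge\frac{54k}\tau\cdot\frac Y{27k}=\frac{2Y}\tau\ge A_2$. So $F\ge0$ and $\Phi(\theta)\ge-\delta^2\mu$ by (7).

**Step 7: $0.6\le|\phi|\le Y$.** Here the parabola at $w$ decides. Since $w+\sigma\frac\phi\nu=w_0+\frac{\eta_w+\sigma\phi}\nu$, (K3) with $Y+50$ in place of $Y$ gives
$$2\tau k\big[K(w+\sigma\tfrac\phi\nu)-K(w)\big]=(\sigma\phi-\Delta)^2-\Delta^2+O(\tfrac1k)\ge|\phi|(|\phi|-2\Delta)-O(\tfrac1k).$$
By (4) this is at least $0.6(0.6-0.5664)-O(\frac1k)>0.02-O(\frac1k)$. The other terms of $2\tau kF$ in (9) are $O(1/k)$: $2\tau k\,C_Y|z|/\nu\le2\tau k\,C_YY/\nu^2$ and $2\tau k\,\varepsilon|z|\le2\tau\varepsilon_0Y/\nu$. So $F\ge0$ for large $k$, and again $\Phi(\theta)\ge-\delta^2\mu$.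

**Step 8: $|\phi|\le0.6$.** Here $F$ may be negative, and the debt is paid by $\Phi(\phi)$, which is large compared with $|\phi|/\nu$. If $\phi=0$, then $\theta=p$, $F=0$ by (9), and (7) gives $\Phi(\theta)\ge-\delta^2\mu$.

Let $\phi\ne0$, and let $j\ge0$ be such that $\xi:=\nu^j|\phi|\in(0.6/\nu,0.6]$. The interval $[-0.6,0.6]$ is contained in cells $0,\pm1,\pm2,\pm3$, so (K1) and (K2) give there
$$K(x)-\varepsilon|r(x)|\ge m(|x|),\qquad m(\xi)=\min(80c_2\xi^2,\,0.15)\ge0 .$$
The points $\phi,\nu\phi,\dots,\nu^j\phi$ all lie in this interval. Using (6) at each of them, and dropping all nonnegative terms except the last,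
$$\Phi(\phi)\ge\sum_{i=0}^j\delta^im(\nu^i|\phi|)+\delta^{j+1}\Phi(\nu^{j+1}\phi)\ge\delta^jm(\xi)-\delta^{j+1}\mu .$$
With (7), (10) and $|z|=|\phi|/\nu=\xi\nu^{-j-1}$,
$$\Phi(\theta)\ge-A_2\,\xi\,\nu^{-j-1}+\delta^{j+2}m(\xi)-\delta^{j+3}\mu .$$
The first two terms together are nonnegative. Indeed, since $0.6/\nu<\xi\le0.6$ and $c_2/\nu=\frac1{27\tau}$,
$$\frac{m(\xi)}\xi\ge\min\Big(\frac{48c_2}\nu,\,0.25\Big)=\min\Big(\frac{48}{27\tau},\,0.25\Big),$$
a positive constant, while $A_2\nu^{-j-1}\delta^{-j-2}=A_2\delta^{-2}\nu^{-1}(\delta\nu)^{-j}\le A_2\delta^{-2}\nu^{-1}$, as $\delta\nu\ge1$, and this is smaller for large $k$. So $\Phi(\theta)\ge-\delta^{j+3}\mu\ge-\delta^3\mu$.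

In all cases $\Phi(\theta)\ge-\delta\mu$, which is the desired contradiction. $\square$

## 8. The non-odd function

*Proof of Theorem 5.* Fix a sufficiently large odd $k$. Then $c_1,c_2>0$ and $|\lambda|\le\delta$, as required in Section 4. We check the hypotheses of Proposition 6.

**Condition (i).** By Proposition 7, $M-h\ge\varepsilon|\gamma|$. Replacing $x$ by $-x$, with $h$ odd and $\gamma$ even, gives $M+h\ge\varepsilon|\gamma|$. Together this is (i).

**Condition (ii).** We have $D(0)=M-h(1)=0$. By (1), (2), (3) and evenness of $D$,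
$$D(b)=K(b)+\delta D(w)=K(b)+\delta\big(K(w)+\delta D(0)\big)=-\delta\omega+\delta\omega=0,$$
and likewise $D(a)=0$. So $h=M$ at $\theta=0,b,a$, and by oddness $h=-M$ at $\theta=\pi-a,\pi-b,\pi$. For large $k$,
$$0<\pi-a<b<\pi-b<a<\pi,$$
near $0^\circ,20^\circ,80^\circ,100^\circ,160^\circ,180^\circ$, with signs $+,-,+,-,+,-$. The points $z_1,\dots,z_6$ are the cosines of these angles, in increasing order.

**Conclusion.** By Proposition 6 all $P_n$ of $f=h+\varepsilon\gamma$ vanish at $0$. The even part of $f$ is $\varepsilon\gamma$, and by (1), (2) and $\gamma(1)=0$,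
$$\gamma(\cos w)=r(w)+\lambda(w)\gamma(1)=r(w)=\tfrac14\sin^22w\ne0 .$$
So $f$ is not odd, and the conjecture is false. $\blacksquare$

**Remark.** The function $f$ is Hölder continuous, so it is only barely out of reach of derivatives. Let $u_i(\theta)$ be the $i$-th term of the series for $f(\cos\theta)$. Then $|u_i|\le C\delta^i$. Since $|\Lambda_i'|\le\delta^{i-1}\sum_{l<i}\nu^l$ and $(r(\nu^i\theta))'=O(\nu^i)$, also $|u_i'|\le C(\delta\nu)^i$; here $C$ may depend on $k$. For $|\theta-\theta'|=t$ with $\nu^{-N-1}<t\le\nu^{-N}$, use the derivative bound for $i\le N$ and the size bound for $i>N$. As $\delta\nu>1$, the difference of values is $O(t(\delta\nu)^N+\delta^N)=O(\delta^N)=O(t^s)$ with $s=\log(1/\delta)/\log\nu$. For $\theta,\theta'\in[0,\pi]$ we have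
$$|\cos\theta-\cos\theta'|=2\sin\tfrac{\theta+\theta'}2\sin\tfrac{|\theta-\theta'|}2\ge2\sin^2\tfrac{\theta-\theta'}2\ge\tfrac2{\pi^2}(\theta-\theta')^2 .$$
So $\arccos$ is Hölder of exponent $\frac12$, and $f$ is Hölder of exponent $s/2$ on $[-1,1]$.
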